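\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}


\title{Parabolic exhaustions of Stein manifolds\\ with vanishing Ricci function}

\begin{abstract}
Let $\tau$ be a parabolic exhaustion of a connected Stein manifold $M$ of dimension $m$. Its Ricci function $\mathrm{Ric}_\tau(r,s)$ measures, by a Jensen-type formula, the curvature and the degeneracy of the volume form $(dd^c\tau)^m$. It vanishes for $\tau_0(z)=\|z\|^2$ on $\mathbb C^m$. We prove the converse: if $\mathrm{Ric}_\tau\equiv0$, then $dd^c\tau>0$ everywhere, so that $\tau$ is strictly parabolic. We also show that $\mathrm{Ric}_\tau$ is nonnegative and convex in $\log r$, that $\mathrm{Ric}_\tau(r,s)=0$ for a single pair of radii happens exactly when $\{\tau<r^2\}$ is a finite disjoint union of standard balls, that $\mathrm{Ric}_\tau$ grows at least like $\log r$ when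 $\tau$ is not strict, and that for $m\ge2$ the word ``Stein'' cannot be dropped.
\end{abstract}

\section{The question and the results}

\subsection{Parabolic exhaustions}
Let $M$ be a connected complex manifold of dimension $m\ge1$, and put $d^c=\frac i{4\pi}(\bar\partial-\partial)$, so that
\[
dd^c=\tfrac i{2\pi}\partial\bar\partial,\qquad df\wedge d^cf=\tfrac i{2\pi}\,\partial f\wedge\bar\partial f\quad\text{for real }f .
\]
For a function $\tau:M\to[0,\infty)$ of class $C^\infty$ write
\begin{gather*}
A=\tau^{-1}(0),\qquad u=\log\tau,\qquad \upsilon=dd^c\tau,\qquad \omega=dd^cu\ \text{ on }M-A,\\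
M[r]=\{\tau\le r^2\},\qquad M(r)=\{\tau<r^2\},\qquad M\langle r\rangle=\{\tau=r^2\}.
\end{gather*}
The function $\tau$ is a \emph{parabolic exhaustion} if every $M[r]$ is compact and
\[
\upsilon\ge0\ \text{ on }M,\qquad \omega\ge0\ \text{ and }\ \omega^m=0\ \text{ on }M-A,\qquad \upsilon^m\not\equiv0 .
\]
It is \emph{strict} if $\upsilon>0$ on $M$.

The model is $\tau_0(z)=\|z\|^2$ on $\mathbb C^m$. Here $\upsilon$ is the flat K\"ahler form, and $\omega$ is pulled back from $\mathbb P^{m-1}$, so $\omega\ge0$ and $\omega^m=0$. It is known that a strict $\tau$ is always this model, $(M,\tau)=(\mathbb C^m,\tau_0)$. In general $u=\log\tau$ plays the role of a Green function with poles on $A$, and $\upsilon$ may degenerate. Many examples arise from a proper surjective holomorphic map $F:M\to\mathbb C^m$: then $\tau=\|F\|^2$ is a parabolic exhaustion, and $\upsilon$ degenerates exactly where $\det F'=0$, since $\upsilon^m=|\det F'|^2(dd^c\|z\|^2)^m$ in local coordinates.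

\subsection{The Ricci function}
Let $\mathfrak C_\tau$ be the set of $r>0$ such that $r^2$ is a regular value of $\tau$; by Sard's theorem its complement in $\mathbb R^+=(0,\infty)$ has measure zero. Put
\[
\sigma=d^cu\wedge\omega^{m-1}.
\]
On $M\langle r\rangle$, $r\in\mathfrak C_\tau$, this is a nonnegative form whose total mass does not depend on $r$ (Section~\ref{sec:level}).

Let $\theta$ be a positive $C^\infty$ form of degree $2m$ on $M$. In local coordinates $\theta=\rho\,(dd^c\|z\|^2)^m$ with $\rho>0$, and
\[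
\mathrm{Ric}\,\theta=dd^c\log\rho
\]
is a global form, because a change of coordinates multiplies $\rho$ by the square modulus of a holomorphic function without zeros. It is the Chern form of the canonical bundle $K$ with the metric $\varkappa_\theta$ given by $i_m\,\varphi\wedge\bar\psi=\varkappa_\theta(\varphi,\psi)\,\theta$, where $i_m=\left[\frac i{2\pi}\right]^m(-1)^{m(m-1)/2}m!$. Indeed $i_m\,dz\wedge d\bar z=(dd^c\|z\|^2)^m$, so $\varkappa_\theta(dz,dz)=1/\rho$, and the Chern form is $-dd^c\log\varkappa_\theta(dz,dz)$. Put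
\[
\mathrm{ric}(t,\theta)=t^{2-2m}\int_{M[t]}\mathrm{Ric}\,\theta\wedge\upsilon^{m-1},\qquad
\mathrm{Ric}(r,s,\theta)=\int_s^r\mathrm{ric}(t,\theta)\,\frac{dt}t ,
\]
and define $\nu\ge0$ by $\upsilon^m=\nu\,\theta$. Let $\mathfrak C^0_\tau$ be the set of those $r\in\mathfrak C_\tau$ for which $(\log\nu)\sigma$ is integrable over $M\langle r\rangle$. For $0<s<r$ in $\mathfrak C^0_\tau$ the \emph{Ricci function} is
\begin{equation}\label{eq:defRic}
\mathrm{Ric}_\tau(r,s)=\frac12\int_{M\langle r\rangle}(\log\nu)\,\sigma-\frac12\int_{M\langle s\rangle}(\log\nu)\,\sigma+\mathrm{Ric}(r,s,\theta).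
\end{equation}
Neither $\mathfrak C^0_\tau$ nor $\mathrm{Ric}_\tau$ depends on $\theta$, and $\mathbb R^+-\mathfrak C^0_\tau$ has measure zero (Proposition~\ref{prop:welldef}).

Locally $\upsilon^m=h\,(dd^c\|z\|^2)^m$ with $h=\det(\tau_{j\bar k})=\nu\rho$. If $\nu>0$ everywhere, we may take $\theta=\upsilon^m$; then the boundary terms disappear and
\begin{equation}\label{eq:heur}
\mathrm{Ric}_\tau(r,s)=\int_s^r\Big(t^{2-2m}\int_{M[t]}dd^c\log h\wedge\upsilon^{m-1}\Big)\frac{dt}t .
\end{equation}
So $\mathrm{Ric}_\tau$ averages the form $dd^c\log h$. The general definition gives \eqref{eq:heur} a meaning when $h$ has zeros, and then it counts these zeros too. For $(\mathbb C^m,\tau_0)$ we have $h\equiv1$ and $\mathrm{Ric}_\tau\equiv0$. The question is whether the converse holds: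
\begin{quote}
\emph{If $M$ is Stein and $\mathrm{Ric}_\tau(r,s)=0$ for all $s<r$ in $\mathfrak C^0_\tau$, is $\tau$ strict?}
\end{quote}
If $\tau=\|F\|^2$, then $h=|\det F'|^2$, and in \eqref{eq:heur} one expects a count of the ramification divisor of $F$ as seen by $\upsilon^{m-1}$. Such a count vanishes only if there is no divisor, or if $\upsilon^{m-1}$ does not see the divisor. The second possibility is real: for the blow-up $F=\pi$ of the origin, $m\ge2$, the map $F$ is ramified along the exceptional divisor, but the restriction of $\upsilon$ to this divisor is zero. On a Stein manifold there are no compact analytic sets of positive dimension to hide behind, and one guesses that the answer is yes. A general $\tau$ need not be of the form $\|F\|^2$, however, and the zero set of $\nu$ is a priori just a closed set, since everything is only $C^\infty$.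

\subsection{Results}

\begin{theorem}\label{thm:main}
Let $\tau$ be a parabolic exhaustion of a connected Stein manifold $M$. If $\mathrm{Ric}_\tau(r,s)=0$ for all $s<r$ in $\mathfrak C^0_\tau$, then $\upsilon>0$ on $M$; that is, $\tau$ is strict.
\end{theorem}

\begin{theorem}\label{thm:more}
Let $\tau$ be a parabolic exhaustion of a connected Stein manifold $M$ of dimension $m$.
\begin{itemize}
\item[(a)] $\mathrm{Ric}_\tau(r,s)\ge0$. For fixed $s$ it is a nondecreasing convex function of $\log r$, for $r\in\mathfrak C^0_\tau$, $r>s$. (Convexity means the three-point inequality on this set.)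
\item[(b)] For one pair $s<r$ in $\mathfrak C^0_\tau$: $\mathrm{Ric}_\tau(r,s)=0$ if and only if $M(r)$ has finitely many connected components, each biholomorphic to the ball $\{z\in\mathbb C^m:\|z\|<r\}$ by a map carrying $\tau$ to $\|z\|^2$. In that case $\upsilon>0$ on $M(r)$.
\item[(c)] If $\tau$ is not strict, then for each $s\in\mathfrak C^0_\tau$ there are $c>0$ and $r_1>s$ with $\mathrm{Ric}_\tau(r,s)\ge c\log(r/s)$ for all $r\ge r_1$ in $\mathfrak C^0_\tau$. Hence $\liminf_{r\to\infty}\mathrm{Ric}_\tau(r,s)/\log r=0$ for one $s$ already forces $\tau$ to be strict. The order $\log r$ is sharp.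
\item[(d)] For $m\ge2$ the assumption that $M$ is Stein cannot be dropped: on the blow-up of $\mathbb C^m$ at $0$ there is a parabolic exhaustion that is not strict and has $\mathrm{Ric}_\tau\equiv0$.
\end{itemize}
\end{theorem}

\subsection{The plan}
On $\{\nu>0\}$ let $\Theta=dd^c\log h$. Four difficulties come up one after the other.

\emph{Positivity.} The form $\Theta$ need not be $\ge0$. But in \eqref{eq:heur} one can trade $t^{2-2m}\upsilon^{m-1}$ for $\omega^{m-1}$ (Lemmas~\ref{lem:shell} and~\ref{lem:zero}), and where $\upsilon>0$ the form $\omega$ has exactly one null direction, spanned by a vector field $X$ of type $(1,0)$. So only $\Theta(X,\bar X)$ matters, and it turns out to be $|\bar\partial X|^2\ge0$ (Lemma~\ref{lem:curv}).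

\emph{Zeros of $\nu$.} We replace $\log\nu$ by $\log(\nu+\varepsilon)$. This preserves positivity and adds an energy term $\frac{\varepsilon\nu}{(\nu+\varepsilon)^2}|X\log\nu|^2$. If $\mathrm{Ric}_\tau(r,s)=0$, the integrals of all terms over $M(t)$, $t<r$, tend to $0$ with $\varepsilon$. The first consequence is that $X$ is holomorphic. The second is that the flow of $-2\,\mathrm{Re}\,X$ almost never runs into $\{\nu=0\}$, because to do so costs a fixed amount of energy.

\emph{Other directions.} In time $s$ that flow contracts $\upsilon$ by $e^{-2s}$, preserves $\Theta$ and leads to $A$. A separate argument shows that $\nu>0$ on $A$, so $\Theta$ is bounded by a multiple of $\upsilon$ near $A$. Hence $\Theta=0$ in all directions.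

\emph{The degenerate set.} Now $\log h$ is plurisubharmonic (psh), and $T=dd^c\log h$ is a closed positive current with $T\wedge\upsilon^{m-1}=0$. On a Stein manifold this forces $T=0$, even though $\upsilon$ may degenerate (Lemma~\ref{lem:P}). So $\log h$ is pluriharmonic, and $h>0$.

\begin{remark}
The hypothesis that $M$ is Stein enters only through a strictly psh function $g$ of class $C^\infty$ on $M$, which we fix once and for all in the Stein case. It is used in Section~\ref{sec:stein}: to make $\mathrm{Ric}\,\theta$ nonnegative, to control integrals near $A$, to see that $A$ is finite, and to prove Lemma~\ref{lem:P}.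
\end{remark}

\section{Calculus on level sets}\label{sec:level}

In this section $M$ need not be Stein. On $M-A$, from $\tau=e^u$,
\begin{equation}\label{eq:ups}
\upsilon=\tau\,\omega+\tau\,du\wedge d^cu,\qquad \upsilon^m=m\,\tau^m\,du\wedge\sigma,
\end{equation}
the second because $\omega^m=0$. Also $d\sigma=\omega^m=0$. For $t\in\mathfrak C_\tau$ orient $M\langle t\rangle$ as the boundary of $M(t)$. Since $du\wedge\sigma\ge0$, the pullback of $\sigma$ to $M\langle t\rangle$ is $\ge0$, and it vanishes exactly at the zeros of $\nu$; there $(\log\nu)\sigma$ is understood to be $0$. After pullback to $M\langle t\rangle$,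
\begin{equation}\label{eq:pull}
d^c\tau=t^2d^cu,\qquad \upsilon=t^2\omega .
\end{equation}
By Stokes, $\varsigma=\int_{M\langle r\rangle}\sigma$ is the same for all $r\in\mathfrak C_\tau$. Since $\upsilon^m=d(d^c\tau\wedge\upsilon^{m-1})$, Stokes and \eqref{eq:pull} give
\begin{equation}\label{eq:mass}
\int_{M[r]}\upsilon^m=r^{2m}\varsigma\qquad(r\in\mathfrak C_\tau).
\end{equation}

\begin{lemma}\label{lem:fubini}
Let $0<s<r$ and let $\beta$ be a continuous form of degree $2m-1$ on $\{s^2\le\tau\le r^2\}$. Then
\[
\int_{M[r]-M(s)}du\wedge\beta=2\int_s^r\Big(\int_{M\langle t\rangle}\beta\Big)\frac{dt}t,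
\]
the inner integral being taken for $t\in\mathfrak C_\tau$. The same holds for $\beta=w\sigma$ with a Borel function $w:M\to[0,\infty]$ (and $\infty\cdot0=0$), both sides being possibly $+\infty$.
\end{lemma}

\begin{proof}
Points with $du=0$ do not contribute on the left. On the set where $du\ne0$ the function $u=2\log\sqrt\tau$ is a submersion, so the points of this set that lie over critical values form the preimage of a null set under a submersion, which is a null set. For $t\in\mathfrak C_\tau$ the level $M\langle t\rangle$ lies in $\{du\neq0\}$. The claim is Fubini's (Tonelli's) theorem along the submersion $u$, with $du=2\,dt/t$. A continuous form on the compact shell is absolutely integrable.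
\end{proof}

For a closed real $(1,1)$-form $\chi$ of class $C^\infty$ in a neighborhood of $M[t]$, $t>0$, put
\[
b_\chi(t)=t^{2-2m}\int_{M[t]}\chi\wedge\upsilon^{m-1}.
\]
Thus $\mathrm{ric}(t,\theta)=b_{\mathrm{Ric}\,\theta}(t)$. The next lemma exchanges $\upsilon$ for $\omega$.

\begin{lemma}\label{lem:shell}
For $0<s<t$ and $\chi$ as above,
\begin{equation}\label{eq:shell}
b_\chi(t)-b_\chi(s)=\int_{M[t]-M[s]}\chi\wedge\omega^{m-1}.
\end{equation}
If $m\ge2$ and $t\in\mathfrak C_\tau$, then
\begin{equation}\label{eq:bdry}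
b_\chi(t)=\int_{M\langle t\rangle}d^cu\wedge\omega^{m-2}\wedge\chi .
\end{equation}
\end{lemma}

\begin{proof}
For $m=1$, \eqref{eq:shell} is the definition. Let $m\ge2$. Since $d(d^c\tau\wedge\upsilon^{m-2}\wedge\chi)=\upsilon^{m-1}\wedge\chi$, Stokes and \eqref{eq:pull} give \eqref{eq:bdry}; the powers of $t$ cancel. For $s,t\in\mathfrak C_\tau$, \eqref{eq:shell} follows from \eqref{eq:bdry} and Stokes on $M[t]-M(s)$, because $d(d^cu\wedge\omega^{m-2}\wedge\chi)=\omega^{m-1}\wedge\chi$ and $M\langle s\rangle$ is a null set. For general $s<t$ choose $s_n\downarrow s$ and $t_n\downarrow t$ in $\mathfrak C_\tau$. As $M[s_n]\downarrow M[s]$ and $M[t_n]\downarrow M[t]$, both sides converge by dominated convergence.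
\end{proof}

\begin{lemma}[Green--Jensen]\label{lem:GJ}
If $f$ is of class $C^\infty$ near $M[r]$ and $s<r$ are in $\mathfrak C_\tau$, then
\begin{equation}\label{eq:GJ}
\int_s^rb_{dd^cf}(t)\,\frac{dt}t=\frac12\int_{M\langle r\rangle}f\sigma-\frac12\int_{M\langle s\rangle}f\sigma .
\end{equation}
\end{lemma}

\begin{proof}
For $t\in\mathfrak C_\tau$, $t\le r$, Stokes and \eqref{eq:pull} give $b_{dd^cf}(t)=\int_{M\langle t\rangle}d^cf\wedge\omega^{m-1}$. By Lemma~\ref{lem:fubini} the left side of \eqref{eq:GJ} is $\frac12\int_{M[r]-M(s)}du\wedge d^cf\wedge\omega^{m-1}$. Only the $(1,1)$-part $\frac i{4\pi}(\partial u\wedge\bar\partial f+\partial f\wedge\bar\partial u)$ of $du\wedge d^cf$ matters, and it is symmetric in $u$ and $f$. So the integrand equals $df\wedge d^cu\wedge\omega^{m-1}=d(f\sigma)$, and Stokes finishes the proof.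
\end{proof}

\begin{proposition}\label{prop:welldef}
$\mathfrak C^0_\tau$ and $\mathrm{Ric}_\tau$ do not depend on $\theta$, and $\mathbb R^+-\mathfrak C^0_\tau$ has measure zero.
\end{proposition}

\begin{proof}
Let $\theta'=e^f\theta$ with $f$ of class $C^\infty$. Then $\log\nu'=\log\nu-f$ and $\mathrm{Ric}\,\theta'=\mathrm{Ric}\,\theta+dd^cf$. As $f\sigma$ is integrable over level sets, $\mathfrak C^0_\tau$ is unchanged, and by \eqref{eq:GJ} the changes in \eqref{eq:defRic} cancel. By \eqref{eq:ups}, $|\log\nu|\,du\wedge\sigma=\nu|\log\nu|\,\theta/(m\tau^m)$ is bounded on every compact shell $\{s^2\le\tau\le r^2\}$, $s>0$, hence integrable there. So $\int_{M\langle t\rangle}|\log\nu|\,\sigma<\infty$ for almost every $t$, by Lemma~\ref{lem:fubini}.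
\end{proof}

\section{The smallest case: polynomials in one variable}\label{sec:poly}

Let $M=\mathbb C$ and $\tau=|p|^2$ with a polynomial $p$ of degree $k\ge1$. Here $\log\tau$ is harmonic off the zeros of $p$, so $\omega=0$, as the condition $\omega^m=0$ requires for $m=1$, and $\upsilon=|p'|^2dd^c|z|^2$. With $\theta=dd^c|z|^2$ we have $\mathrm{Ric}\,\theta=0$ and $\nu=h=|p'|^2$. A radius $r>0$ is in $\mathfrak C_\tau$ if and only if $p'$ has no zero on $\{|p|=r\}$; then $\log\nu$ is smooth near $M\langle r\rangle$, and so $\mathfrak C_\tau^0=\mathfrak C_\tau$.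

The function $\log\nu$ is not smooth on $M[r]$ if $p'$ has zeros there, so we regularize. For $\varepsilon>0$ put
\[
\chi_\varepsilon=dd^c\log(|p'|^2+\varepsilon)=\frac{\varepsilon\,|p''|^2}{(|p'|^2+\varepsilon)^2}\,\frac i{2\pi}dz\wedge d\bar z\ \ge0 .
\]
This is the pullback under $w=p'(z)$ of the form $\varepsilon(|w|^2+\varepsilon)^{-2}\frac i{2\pi}dw\wedge d\bar w$ on $\mathbb C$, whose total mass is $\int_0^\infty\varepsilon(x+\varepsilon)^{-2}dx=1$ (with $x=|w|^2$) and which concentrates at $w=0$ as $\varepsilon\to0$. Near a zero of order $j$ the map $p'$ is $j$-to-one, and away from the zeros $\chi_\varepsilon\to0$ locally uniformly. Hence, if $t\in\mathfrak C_\tau$,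
\[
b_{\chi_\varepsilon}(t)=\int_{|p|\le t}\chi_\varepsilon\ \longrightarrow\ n(t)=\text{number of zeros of }p'\text{ in }\{|p|\le t\},
\]
counted with multiplicity. By \eqref{eq:GJ} with $f=\log(|p'|^2+\varepsilon)$, and dominated convergence (note $b_{\chi_\varepsilon}(t)\le b_{\chi_\varepsilon}(r)$ for $t\le r$),
\begin{equation}\label{eq:poly}
\mathrm{Ric}_\tau(r,s)=\int_s^rn(t)\,\frac{dt}t .
\end{equation}

Everything in Theorem~\ref{thm:more}(a)--(c) can be read off. The right side of \eqref{eq:poly} is nonnegative, nondecreasing and convex in $\log r$. It vanishes if and only if $p'$ has no zero in $M(r)=\{|p|<r\}$; then $p:M(r)\to\{|w|<r\}$ is a proper unramified covering of a disc, and maps each component biholomorphically onto the disc. If $k\ge2$, then $n(t)=k-1$ for large $t$, so $\mathrm{Ric}_\tau(r,s)$ grows like $(k-1)\log r$.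

Two features are worth noting, because the general proof is built on them. First, the vector field $X=(p/p')\,\partial_z$ satisfies $X\tau=\tau$, and the flow $\varphi_t$ of $X+\bar X$ satisfies $p\circ\varphi_t=e^tp$: its orbits lie over rays. A backward orbit runs in infinite time to a zero of $p$, unless it lies on one of the finitely many arcs that lead into a zero of $p'$ off $A$, where it arrives in finite time because $X$ has a pole. Second, all the mass of $\chi_\varepsilon$ comes from the second derivative of $x\mapsto\log(e^x+\varepsilon)$ at $x=\log\nu$: indeed $\log\nu$ is harmonic off the zeros of $p'$, and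
\[
\chi_\varepsilon=\frac{\varepsilon\nu}{(\nu+\varepsilon)^2}\,d\log\nu\wedge d^c\log\nu .
\]
This energy does not tend to $0$ near a zero of $\nu$.

What is special here is that $\log\nu$ is harmonic where $\nu>0$, that the zeros of $\nu$ are isolated, and that $X$ is holomorphic. In higher dimension none of this is given.

\section{What the Stein condition gives}\label{sec:stein}

From now on, until Section~\ref{sec:blowup}, $M$ is Stein and $g$ is the fixed strictly psh function.

\subsection{Choice of $\theta$}
Given $r_0>0$, replace $\theta$ by $e^{Cg}\theta$. This replaces $\mathrm{Ric}\,\theta$ by $\mathrm{Ric}\,\theta+C\,dd^cg$, which is $\ge0$ on the compact set $M[r_0]$ if $C$ is large. We call $\theta$ \emph{adapted to $r_0$} if $\mathrm{Ric}\,\theta\ge0$ on $M[r_0]$. By Proposition~\ref{prop:welldef}, we may compute $\mathrm{Ric}_\tau$ with an adapted $\theta$.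

\subsection{No mass at the center}

\begin{lemma}\label{lem:zero}
For every closed real $(1,1)$-form $\chi$ of class $C^\infty$ on $M$, $b_\chi(t)\to0$ as $t\to0$. In particular, if $\chi\wedge\omega^{m-1}\ge0$ on $M(r_0)-A$, then for $0<t<r_0$
\[
b_\chi(t)=\int_{M[t]-A}\chi\wedge\omega^{m-1},
\]
and this is $\ge0$ and nondecreasing in $t$.
\end{lemma}

\begin{proof}
Let $b_g=b_{dd^cg}$. It is $\ge0$, and nondecreasing by \eqref{eq:shell}. Fix $r\in\mathfrak C_\tau$. By \eqref{eq:GJ}, $\int_s^rb_g(t)\,dt/t\le\varsigma\sup_{M[r]}|g|$ for all $s<r$ in $\mathfrak C_\tau$. Thus $\int_0^rb_g(t)\,dt/t<\infty$, and by monotonicity $b_g(t)\to0$ as $t\to0$. On the compact set $M[r]$ we have $\pm\chi\le C\,dd^cg$ for some $C$, so $|b_\chi|\le Cb_g$ on $(0,r]$. The second statement follows by letting $s\to0$ in \eqref{eq:shell}.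
\end{proof}

\subsection{Currents invisible to $\upsilon$}
If $\upsilon>0$, a positive current $T$ of bidimension $(k,k)$ with $T\wedge\upsilon^k=0$ is zero, since $T\wedge\upsilon^k$ is up to a factor its trace measure. The point of the next lemma is that this remains true for degenerate $\upsilon$, if $T$ is closed and $M$ is Stein. Recall that a positive current has measure coefficients, and that its product with positive $C^\infty$ $(1,1)$-forms is positive.

\begin{lemma}\label{lem:P}
Let $T$ be a closed positive current of bidimension $(k,k)$ on $M(r)$. If $T\wedge\upsilon^k=0$, then $T=0$.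
\end{lemma}

\begin{proof}
For $k=0$ there is nothing to prove. Let $0<c<r^2$; subtract a constant from $g$ so that $g\le0$ on $M[\sqrt c]$. For integers $N\ge1$ and $0\le j\le k$ put
\[
F_N=\big(\max(c-\tau,0)\big)^N,\qquad I_j(N)=\int F_N\,T\wedge\upsilon^{k-j}\wedge(dd^cg)^j\ \ge0 .
\]
The functions $F_N$ are supported in the compact subset $M[\sqrt c]$ of $M(r)$. We replace the factors $\upsilon$ one by one by $dd^cg$. Let $j<k$ and $N\ge3$, so that $F_N$ is of class $C^2$, and let $S=T\wedge\upsilon^{k-j-1}\wedge(dd^cg)^j$, a closed positive current of bidimension $(1,1)$. Then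
\[
I_{j+1}(N)=\int F_N\,S\wedge dd^cg=\int g\,S\wedge dd^cF_N .
\]
Indeed, for a $C^\infty$ function $F$ with compact support in place of $F_N$ this is $\int S\wedge d(F\,d^cg-g\,d^cF)=0$, because the $(1,1)$-parts of $dF\wedge d^cg$ and $dg\wedge d^cF$ agree. For $F_N$ approximate in $C^2$ with supports in a fixed compact set; $S$ has order $0$. Now
\[
dd^cF_N=-N\,F_{N-1}\,\upsilon+N(N-1)\,F_{N-2}\,d\tau\wedge d^c\tau .
\]
As $g\le0$ on the support, the second term contributes $\le0$ to $\int g\,S\wedge dd^cF_N$. Hence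
\[
I_{j+1}(N)\le N\sup_{M[\sqrt c]}|g|\;I_j(N-1).
\]
Since $I_0(N)=0$ for all $N\ge1$, induction on $j$ gives $I_j(N)=0$ for $N\ge j+2$. In particular $T\wedge(dd^cg)^k=0$ on $\{\tau<c\}$, so the trace measure of $T$ with respect to the K\"ahler form $dd^cg$ vanishes there, and $T=0$ there. Let $c\to r^2$.
\end{proof}

\subsection{The center $A$}

\begin{lemma}\label{lem:A}
$A$ is finite and nonempty.
\end{lemma}

\begin{proof}
Set $u=-\infty$ on $A$. Then $u$ is upper semicontinuous, and it is psh off $A$; the local submean inequality on complex discs is trivial at points of $A$. So $u$ is psh on $M$, and $u\not\equiv-\infty$ because $\upsilon^m\not\equiv0$. The Lelong number of a psh function $v$ at $a$ is $\liminf_{z\to a}v(z)/\log|z-a|$. At $a\in A$ the function $\tau$ has a minimum with value $0$, so $\tau\le C|z-a|^2$ near $a$, and the Lelong number of $u$ at $a$ is $\ge2$. Off $A$ it is $0$. By Siu's theorem \cite{Siu} the set where the Lelong number of a psh function is $\ge c$ is, for $c>0$, a closed analytic set; so $A$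 is analytic. It is compact. On a compact irreducible analytic set of positive dimension $g$ would attain its maximum and so be constant, which is impossible for a strictly psh function. Hence $A$ is finite.

If $A=\emptyset$, then $\sigma$ is defined on all of $M$ and $\varsigma=\int_{M\langle r\rangle}\sigma=\int_{M[r]}\omega^m=0$ for all $r\in\mathfrak C_\tau$. By \eqref{eq:mass} this contradicts $\upsilon^m\not\equiv0$.
\end{proof}

Choose disjoint coordinate balls $U_a\ni a$ $(a\in A)$. Since $\bigcap_{\rho>0}M[\rho]=A$, compactness gives $M[\rho]\subset\bigcup_aU_a$ for small $\rho$. Then each $M[\rho]\cap U_a=M[\rho]-\bigcup_{a'\ne a}U_{a'}$ is compact and shrinks to $\{a\}$ as $\rho\to0$.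

\begin{lemma}\label{lem:mass}
For small $\rho\in\mathfrak C_\tau$ the mass $\varsigma_a=\int_{M\langle\rho\rangle\cap U_a}\sigma$ does not depend on $\rho$, and $\varsigma_a>0$.
\end{lemma}

\begin{proof}
Independence follows from $d\sigma=0$ and Stokes. As for \eqref{eq:mass}, $\varsigma_a=\rho^{-2m}\int_{M[\rho]\cap U_a}\upsilon^m$. If $\varsigma_a=0$, then $\upsilon^m=0$ on $M(\rho)\cap U_a$. This set is open and closed in $M(\rho)$, so its characteristic function is a closed positive current of bidimension $(m,m)$ on $M(\rho)$, to which Lemma~\ref{lem:P} applies with $k=m$. It follows that $M(\rho)\cap U_a=\emptyset$, but $a$ belongs to it.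
\end{proof}

\section{The field $X$ and the positivity of the Ricci function}\label{sec:X}

Lemma~\ref{lem:zero} shows that the relevant quantity is $\chi\wedge\omega^{m-1}$. Where $\upsilon>0$ (off $A$), the condition $\omega^m=0$ forces $\omega$ to have rank $m-1$, and $\omega^{m-1}$ tests $\chi$ in the null direction of $\omega$ only. We now name this direction.

For a real $(1,1)$-form $\eta=\frac i{2\pi}\sum\eta_{j\bar k}\,dz_j\wedge d\bar z_k$ put $\eta(Y,\bar Y)=\sum\eta_{j\bar k}Y^j\bar Y^k$. Subscripts $j,\bar k,\dots$ on $\tau$ and $\log h$ denote derivatives, and repeated indices are summed. Let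
\[
U=\{\nu>0\}-A,\qquad \mu=\frac{\upsilon^m}{m\,\tau^m}\ \text{ on }U,\qquad \Theta=dd^c\log h=dd^c\log\nu+\mathrm{Ric}\,\theta\ \text{ on }\{\nu>0\}.
\]
The form $\Theta$ is global on $\{\nu>0\}$. On $U$ the matrix $(\tau_{j\bar k})$ is positive definite; let $(\tau^{l\bar q})$ be its inverse, $\tau^{l\bar q}\tau_{j\bar q}=\delta^l_j$. Define the vector field $X=X^l\partial_l$ on $U$ by
\begin{equation}\label{eq:X}
\tau_{l\bar q}X^l=\tau_{\bar q},\qquad\text{i.e. }X^l=\tau^{l\bar q}\tau_{\bar q} .
\end{equation}
For $\tau_0$ this is the Euler field $\sum z_l\partial_l$; for $|p|^2$ it is $(p/p')\partial_z$.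

\begin{lemma}\label{lem:X}
On $U$: $X\tau=\tau$ and $\upsilon(X,\bar X)=\tau$. Moreover, for every real $(1,1)$-form $\eta$,
\begin{equation}\label{eq:eta}
\eta\wedge\omega^{m-1}=\eta(X,\bar X)\,\mu .
\end{equation}
\end{lemma}

\begin{proof}
Since $\tau u_{j\bar k}=\tau_{j\bar k}-\tau_j\tau_{\bar k}/\tau$ has determinant zero,
\[
0=\det\big(\tau_{j\bar k}-\tau_j\tau_{\bar k}/\tau\big)=h\,\big(1-\tau^{-1}\tau^{l\bar q}\tau_l\tau_{\bar q}\big)=h\,(1-\tau^{-1}X\tau),
\]
so $X\tau=\tau$. By \eqref{eq:X}, $\upsilon(X,\bar X)=\tau_{\bar q}\bar X^q=\overline{X\tau}=\tau$.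

At a point choose a $\upsilon$-unitary basis $e_1=X/\sqrt\tau,e_2,\dots,e_m$ of $(1,0)$-vectors, with dual basis $e^1,\dots,e^m$; then $\upsilon=\frac i{2\pi}\sum_\alpha e^\alpha\wedge\bar e^\alpha$. We have $\partial\tau(e_1)=\sqrt\tau$, and by the conjugate of \eqref{eq:X}, $\partial\tau(e_\alpha)=\tau_{l\bar q}e_\alpha^l\bar X^q=0$ for $\alpha\ge2$, as $e_\alpha\perp X$. So $\partial\tau=\sqrt\tau\,e^1$, $du\wedge d^cu=\tau^{-1}\frac i{2\pi}e^1\wedge\bar e^1$, and \eqref{eq:ups} gives $\omega=\tau^{-1}\frac i{2\pi}\sum_{\alpha\ge2}e^\alpha\wedge\bar e^\alpha$. Therefore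
\[
\eta\wedge\omega^{m-1}=\tau^{1-m}(m-1)!\;\eta(e_1,\bar e_1)\,\frac{\upsilon^m}{m!}=\tau^{1-m}\,\frac{\eta(X,\bar X)}{\tau}\,\frac{\upsilon^m}{m}=\eta(X,\bar X)\,\mu .\qedhere
\]
\end{proof}

The key computation is that $\Theta$ is nonnegative in the direction $X$. Put $B^l_{\bar k}=\partial_{\bar k}X^l$; these are the components of $\bar\partial X$.

\begin{lemma}\label{lem:curv}
On $U$, $\Theta(X,\bar X)=B^l_{\bar k}\,\overline{B^k_{\bar l}}\ge0$, with equality at a point if and only if $\bar\partial X=0$ there.
\end{lemma}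

\begin{proof}
\emph{Symmetry.} Differentiating \eqref{eq:X} by $\partial_{\bar k}$ gives
\[
S_{\bar k\bar q}:=\tau_{l\bar q}B^l_{\bar k}=\tau_{\bar q\bar k}-X^l\tau_{l\bar q\bar k},
\]
which is symmetric in $k,q$.

\emph{$\bar X$ is in the kernel.} Applying $\partial_{\bar k}$ to $\tau=\tau_lX^l$ and using \eqref{eq:X} gives $\tau_{\bar k}=\tau_{\bar k}+\tau_lB^l_{\bar k}$, so $\tau_lB^l_{\bar k}=0$. Since $\tau_l=\tau_{l\bar q}\bar X^q$, this reads $S_{\bar k\bar q}\bar X^q=0$. By symmetry $S_{\bar k\bar q}\bar X^k=0$, that is,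
\begin{equation}\label{eq:ker}
B^l_{\bar k}\bar X^k=0 .
\end{equation}

\emph{Divergence.} Let $\Gamma^l_{jn}=\tau^{l\bar q}\tau_{nj\bar q}$, symmetric in $j,n$; then $\Gamma^l_{ln}=\partial_n\log h$. Applying $\partial_j$ to \eqref{eq:X} gives $\partial_jX^l+\Gamma^l_{jn}X^n=\delta^l_j$. Contracting $j=l$ we find $\partial_lX^l+(\partial_n\log h)X^n=m$, and applying $\partial_{\bar k}$,
\[
\partial_lB^l_{\bar k}+(\log h)_{n\bar k}X^n+(\partial_n\log h)B^n_{\bar k}=0 .
\]
Multiply by $\bar X^k$ and sum. The second term becomes $\Theta(X,\bar X)$, and the third vanishes by \eqref{eq:ker}. Differentiating \eqref{eq:ker} by $\partial_l$ and summing over $l$ turns the first into $-B^l_{\bar k}\,\partial_l\bar X^k=-B^l_{\bar k}\overline{B^k_{\bar l}}$. This is the asserted formula.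

\emph{Sign.} After a linear change of coordinates $\tau_{j\bar k}=\delta_{jk}$ at the point. Then $B^l_{\bar k}=S_{\bar k\bar l}$ is symmetric, and $B^l_{\bar k}\overline{B^k_{\bar l}}=\sum|S_{\bar k\bar l}|^2$.
\end{proof}

\subsection*{Regularization}
Fix $r_0$ and $\theta$ adapted to $r_0$. For $\varepsilon>0$ put
\[
f_\varepsilon=\log(\nu+\varepsilon)\in C^\infty(M),\qquad \chi_\varepsilon=dd^cf_\varepsilon+\mathrm{Ric}\,\theta,\qquad b_\varepsilon=b_{\chi_\varepsilon}.
\]
On $U$, $f_\varepsilon=\psi_\varepsilon(\log\nu)$ with $\psi_\varepsilon(x)=\log(e^x+\varepsilon)$, a convex function with derivatives (at $x=\log\nu$)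
\[
\psi_\varepsilon'=\frac{\nu}{\nu+\varepsilon}\in(0,1),\qquad \psi''_\varepsilon=\frac{\varepsilon\nu}{(\nu+\varepsilon)^2}>0 .
\]
Hence $\chi_\varepsilon=\psi_\varepsilon'\Theta+\psi_\varepsilon''\,d\log\nu\wedge d^c\log\nu+(1-\psi_\varepsilon')\,\mathrm{Ric}\,\theta$ on $U$, and by \eqref{eq:eta}
\begin{equation}\label{eq:three}
\chi_\varepsilon\wedge\omega^{m-1}=\big[\psi'_\varepsilon\,\Theta(X,\bar X)+\psi''_\varepsilon\,|X\log\nu|^2+(1-\psi'_\varepsilon)\,\mathrm{Ric}\,\theta(X,\bar X)\big]\,\mu .
\end{equation}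
On $U\cap M[r_0]$ all three terms are $\ge0$, by Lemma~\ref{lem:curv} and the choice of $\theta$.

\begin{lemma}\label{lem:beps}
For $0<t<r_0$,
\begin{equation}\label{eq:beps}
b_\varepsilon(t)=\int_{M[t]-A}\chi_\varepsilon\wedge\omega^{m-1}\ \ge0,\quad\text{nondecreasing in }t,
\end{equation}
and for $s<r<r_0$ with $s,r\in\mathfrak C^0_\tau$,
\begin{equation}\label{eq:lim}
\mathrm{Ric}_\tau(r,s)=\lim_{\varepsilon\to0}\int_s^rb_\varepsilon(t)\,\frac{dt}t .
\end{equation}
\end{lemma}

\begin{proof}
By \eqref{eq:three} and continuity, $\chi_\varepsilon\wedge\omega^{m-1}\ge0$ on $(\overline U-A)\cap M(r_0)$. A point of $M(r_0)-A$ outside $\overline U$ has a neighborhood where $\nu=0$; there $f_\varepsilon$ is constant and $\chi_\varepsilon=\mathrm{Ric}\,\theta\ge0$. So $\chi_\varepsilon\wedge\omega^{m-1}\ge0$ on $M(r_0)-A$, and Lemma~\ref{lem:zero} gives \eqref{eq:beps}. By \eqref{eq:GJ} with $f=f_\varepsilon$,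
\[
\int_s^rb_\varepsilon(t)\,\frac{dt}t=\frac12\int_{M\langle r\rangle}f_\varepsilon\sigma-\frac12\int_{M\langle s\rangle}f_\varepsilon\sigma+\mathrm{Ric}(r,s,\theta).
\]
As $\varepsilon\downarrow0$, $f_\varepsilon\downarrow\log\nu$, while $\sigma\ge0$ and $(\log\nu)\sigma$ is integrable on both level sets. Monotone convergence gives \eqref{eq:lim}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(a)]
By \eqref{eq:beps}, for fixed $s$ the function $\int_s^rb_\varepsilon(t)\,dt/t$ of $\log r$ is the integral of a nonnegative nondecreasing function. So it is $\ge0$, nondecreasing and convex for $s<r<r_0$. These properties pass to the limit \eqref{eq:lim}, and $r_0$ is arbitrary.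
\end{proof}

\section{Vanishing for one pair of radii}\label{sec:prop}

\begin{proposition}\label{prop:main}
If $\mathrm{Ric}_\tau(r,s)=0$ for one pair $s<r$ in $\mathfrak C^0_\tau$, then $\upsilon>0$ on $M(r)$, and $X$ is holomorphic on $M(r)-A$.
\end{proposition}

Theorem~\ref{thm:main} follows: fix $s$ and let $r\to\infty$ in $\mathfrak C_\tau^0$.

For the proof let $r_0>r$ and let $\theta$ be adapted to $r_0$. Since $b_\varepsilon$ is nonnegative and nondecreasing, for $s<t<r$ we have $b_\varepsilon(t)\log(r/t)\le\int_s^rb_\varepsilon(q)\,dq/q$, which tends to $0$ by \eqref{eq:lim}. By monotonicity,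
\begin{equation}\label{eq:bzero}
b_\varepsilon(t)\to0\quad\text{as }\varepsilon\to0,\ \text{ for every }t\in(0,r).
\end{equation}
Moreover, for all $s'<r'<r$ with $s',r'\in\mathfrak C_\tau^0$, \eqref{eq:lim} and $\int_{s'}^{r'}b_\varepsilon(q)\,dq/q\le b_\varepsilon(r')\log(r'/s')$ give
\begin{equation}\label{eq:smaller}
\mathrm{Ric}_\tau(r',s')=0 .
\end{equation}

\medskip\noindent\textbf{Step 1: $\nu>0$ on $A$.} Suppose $\nu(a)=0$ with $a\in A$. Fix $r_1<r$ in $\mathfrak C_\tau^0$. For small $\rho\in\mathfrak C_\tau^0$, \eqref{eq:smaller} and $\mathrm{Ric}\,\theta\ge0$ give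
\[
\frac12\int_{M\langle\rho\rangle}(\log\nu)\sigma=\frac12\int_{M\langle r_1\rangle}(\log\nu)\sigma+\mathrm{Ric}(r_1,\rho,\theta)\ \ge\ \frac12\int_{M\langle r_1\rangle}(\log\nu)\sigma>-\infty .
\]
Split $M\langle\rho\rangle$ into its parts in the balls $U_{a'}$, $a'\in A$. As soon as $\sup_{M[\rho]\cap U_a}\log\nu<0$, the left side is at most
\[
\tfrac12\,\varsigma\,\max\Big(0,\log\sup_{M[r_1]}\nu\Big)+\tfrac12\,\varsigma_a\sup_{M[\rho]\cap U_a}\log\nu .
\]
This tends to $-\infty$ as $\rho\to0$, because $\varsigma_a>0$ (Lemma~\ref{lem:mass}) and $M[\rho]\cap U_a$ shrinks to $a$. This is a contradiction. By compactness there is $\rho_0\in(0,r)$ with $\nu>0$ on $M[\rho_0]$.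

\medskip\noindent\textbf{Step 2: $X$ is holomorphic on $U_r=U\cap M(r)$.} By \eqref{eq:three}, \eqref{eq:beps} and \eqref{eq:bzero}, $\int_{U\cap M(t)}\psi'_\varepsilon\,\Theta(X,\bar X)\,\mu\le b_\varepsilon(t)\to0$ for $t<r$, while $\psi'_\varepsilon\uparrow1$ on $U$. So $\Theta(X,\bar X)=0$ almost everywhere on $U_r$, hence everywhere by continuity, and $\bar\partial X=0$ by Lemma~\ref{lem:curv}.

Let $\xi=X+\bar X$ and let $\varphi_t$ be its local flow on $U_r$; the maps $\varphi_t$ are holomorphic. Since $\xi\tau=2\tau$ we have $\tau\circ\varphi_t=e^{2t}\tau$, and therefore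
\begin{equation}\label{eq:flow}
\varphi_t^*\upsilon=e^{2t}\upsilon,\qquad \varphi_t^*\mu=\mu,\qquad \varphi_t^*\Theta=\Theta .
\end{equation}
For the last identity note that $\varphi_t^*\upsilon^m=e^{2mt}\upsilon^m$ reads $(h\circ\varphi_t)\,|\det\varphi_t'|^2=e^{2mt}h$ locally, and $\log|\det\varphi_t'|^2$ is pluriharmonic.

We want to use the flow backward: it leads toward $A$, where $\nu>0$, and contracts $\upsilon$. The danger is that an orbit ends early, at the set $\{\nu=0\}$, where $X$ is not defined.

\medskip\noindent\textbf{Step 3: almost every backward orbit is complete.} For $y\in U_r$ let $\beta(y)\in(0,\infty]$ be the supremum of all $s$ such that $\varphi_{-s}(y)$ is defined in $U_r$. The set $\{(y,s):0\le s<\beta(y)\}$ is open in $U_r\times[0,\infty)$, and $(y,s)\mapsto\varphi_{-s}(y)$ is smooth on it. So $\beta$ is lower semicontinuous, and $E=\{y\in U_r:\beta(y)<\infty\}$ is a Borel set. If $\beta(y)<\infty$, the orbit eventually leaves, as $s\to\beta(y)$, each compact subset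
\[
\{x:\ e^{-2\beta(y)}\tau(y)\le\tau(x)\le\tau(y),\ \nu(x)\ge\delta\}
\]
of $U_r$ $(\delta>0)$. As $\tau(\varphi_{-s}y)=e^{-2s}\tau(y)$ satisfies the first condition, the orbit must violate the second:
\[
\nu(\varphi_{-s}y)\to0\quad\text{as }s\to\beta(y),\qquad y\in E .
\]

\emph{Claim: $E$ has measure zero.} Otherwise, exhausting $E$ by countably many Borel sets, we find $t<r$, $L<\infty$, $\delta>0$ and a Borel set $E'\subset E\cap M(t)$, relatively compact in $U_r$, with $0<\mu(E')<\infty$ and with $\beta\le L$, $\nu\ge\delta$ on $E'$. Put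
\[
G_\varepsilon=\tfrac14\,\psi''_\varepsilon\,(\xi\log\nu)^2\le\psi''_\varepsilon\,|X\log\nu|^2\qquad(\text{as }\xi\log\nu=2\,\mathrm{Re}\,X\log\nu).
\]
For each $s\ge0$ the map $\varphi_{-s}:\{\beta>s\}\cap M(t)\to U\cap M(t)$ is injective and preserves $\mu$. By Tonelli, \eqref{eq:three} and \eqref{eq:beps},
\[
\int_{E'}\int_0^{\beta(y)}G_\varepsilon(\varphi_{-s}y)\,ds\,d\mu(y)\le L\int_{U\cap M(t)}G_\varepsilon\,d\mu\le L\,b_\varepsilon(t).
\]
We bound the inner integral from below. For $y\in E'$ put $\ell(s)=\log\nu(\varphi_{-s}y)$, so that $\ell'(s)=-(\xi\log\nu)(\varphi_{-s}y)$. Then $\ell(0)\ge\log\delta$ and $\ell(s)\to-\infty$ as $s\to\beta=\beta(y)$. By the Cauchy--Schwarz inequality and $\beta\le L$,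
\[
\int_0^\beta\psi''_\varepsilon(\ell)\,\ell'^2\,ds\ \ge\ \frac1L\Big(\int_0^\beta\sqrt{\psi''_\varepsilon(\ell)}\,|\ell'|\,ds\Big)^2\ \ge\ \frac1L\Big(\int_{-\infty}^{\log\delta}\frac{\sqrt\varepsilon\,e^{x/2}}{e^x+\varepsilon}\,dx\Big)^2 .
\]
The substitution $e^x=\varepsilon p^2$ turns the last integral into $\int_0^{\sqrt{\delta/\varepsilon}}\frac{2\,dp}{1+p^2}=2\arctan\sqrt{\delta/\varepsilon}$, which is at least $\pi/2$ for $\varepsilon\le\delta$. Thus running into $\{\nu=0\}$ in time at most $L$ costs an energy at least $\pi^2/(4L)$, however small $\varepsilon$ is. With the factor $\frac14$ in $G_\varepsilon$ we get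
\[
\mu(E')\,\frac{\pi^2}{16L}\le L\,b_\varepsilon(t)\to0,
\]
a contradiction.

\medskip\noindent\textbf{Step 4: $\Theta=0$ on $\{\nu>0\}\cap M(r)$.} On the compact set $M[\rho_0]\subset\{\nu>0\}$ we have $\upsilon>0$, so $\pm\Theta\le C\upsilon$ there. Let $y\in U_r-E$. For large $s$, $\tau(\varphi_{-s}y)=e^{-2s}\tau(y)<\rho_0^2$, so by \eqref{eq:flow}
\[
\pm\Theta_y=\pm(\varphi_{-s}^*\Theta)_y\le C\,(\varphi_{-s}^*\upsilon)_y=C\,e^{-2s}\upsilon_y\to0 .
\]
Hence $\Theta=0$ on $U_r-E$, which is dense in $\{\nu>0\}\cap M(r)$ since $A$ is finite and $E$ is null. By continuity $\Theta=0$ on all of this set.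

\medskip\noindent\textbf{Step 5: $\log h$ is psh.} In local coordinates on $M(r)$ the function $\log h$ is continuous with values in $[-\infty,\infty)$ and pluriharmonic where $h>0$ (Step 4). Where $h=0$ the submean inequality is trivial. So on each connected coordinate domain $\log h$ is either psh or $\equiv-\infty$.

The second case does not occur. Let $W$ be a component of $M(r)$. By Lemma~\ref{lem:P}, applied to the characteristic function of $W$ with $k=m$, $\upsilon^m\not\equiv0$ on $W$. The set of points of $W$ near which $\log h\in L^1_{\mathrm{loc}}$ is open and nonempty. Its complement in $W$ consists of the points near which $\log h\equiv-\infty$, and is open too, hence empty.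

Thus $\log h$ is psh and locally integrable on $M(r)$, and
\[
T=dd^c\log\nu+\mathrm{Ric}\,\theta\qquad(\text{locally }dd^c\log h)
\]
is a closed positive $(1,1)$-current on $M(r)$. As $f_\varepsilon\downarrow\log\nu$, also $f_\varepsilon\to\log\nu$ in $L^1_{\mathrm{loc}}$, and $\chi_\varepsilon\to T$ weakly.

\medskip\noindent\textbf{Step 6: $T\wedge\upsilon^{m-1}=0$ on $M(r)$.} Let $0<t'<t<r$, and let $\kappa\ge0$ be a nonincreasing $C^\infty$ function on $[0,\infty)$ that is positive on $[0,t'^2)$ and zero on $[t'^2,\infty)$. Writing $\kappa(\tau(x))=\int_{\sqrt{\tau(x)}}^\infty(-\kappa'(q^2))\,2q\,dq$ and using Fubini,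
\[
\int\kappa(\tau)\,\chi_\varepsilon\wedge\upsilon^{m-1}=\int_0^{t'}\big(-\kappa'(q^2)\big)\,2q\cdot q^{2m-2}\,b_\varepsilon(q)\,dq\ \longrightarrow\ 0,
\]
because $0\le b_\varepsilon(q)\le b_\varepsilon(t)\to0$. The left side tends to $\int\kappa(\tau)\,T\wedge\upsilon^{m-1}$. As $T\wedge\upsilon^{m-1}\ge0$, it vanishes on $M(t')$, for every $t'<r$.

\medskip\noindent\textbf{Step 7: conclusion.} Lemma~\ref{lem:P} with $k=m-1$ gives $T=0$ on $M(r)$. So locally the psh function $\log h$ agrees almost everywhere with a pluriharmonic function, and two psh functions that agree almost everywhere are equal. Hence $\log h>-\infty$, i.e.\ $h>0$, on $M(r)$. From $\upsilon\ge0$ and $\det(\tau_{j\bar k})>0$ we get $\upsilon>0$ on $M(r)$. Now $U_r=M(r)-A$, and $X$ is holomorphic there by Step 2. This proves Proposition~\ref{prop:main}, and with it Theorem~\ref{thm:main}. \hfill$\square$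

\begin{remark}
Holomorphy of $X$ and completeness of the backward orbits do not suffice for Step 4; one also needs $\nu>0$ on $A$, that is, Step 1. On $\mathbb C^2$ let $\tau=|z_1|^4+|z_1z_2|^2+|z_2|^4$, the sum of the $|F_j|^2$ with $F=(z_1^2,z_1z_2,z_2^2)$. Off $0$ the map $F$ is an immersion, so $\upsilon>0$ there. By homogeneity $\tau$ is a parabolic exhaustion with $X=\frac12(z_1\partial_1+z_2\partial_2)$, so $X$ is holomorphic. But $h=4|z_1|^4+16|z_1z_2|^2+4|z_2|^4$, and $\log h$ is not pluriharmonic off $0$: a pluriharmonic function on $\mathbb C^2-\{0\}$ extends to $\mathbb C^2$, while $\log h\to-\infty$ at $0$. So $\Theta\not\equiv0$. Here $\nu$ vanishes at $0$, and there is no bound $\Theta\le C\upsilon$ near $0$.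
\end{remark}

\section{The shape of $M(r)$}\label{sec:balls}

We prove Theorem~\ref{thm:more}(b). The idea for ``only if'' is to linearize the holomorphic field $X$ at each point of $A$, which brings $\tau$ to the form $\|z\|^2$ there, and to spread these coordinates over $M(r)$ by the flow of $X+\bar X$.

\subsection{Vanishing implies balls}
Let $\mathrm{Ric}_\tau(r,s)=0$. By Proposition~\ref{prop:main}, $\upsilon>0$ on $M(r)$. So $X^l=\tau^{l\bar q}\tau_{\bar q}$ is smooth on all of $M(r)$; it vanishes on $A$, where $\tau$ has its minimum, and it is holomorphic off the finite set $A$, hence on $M(r)$. Let $\varphi_t$ again be the local flow of $\xi=X+\bar X$, now on $M(r)$. Differentiating \eqref{eq:X} at $a\in A$ gives $\tau_{l\bar q}\,\partial_jX^l=\tau_{j\bar q}$, so $\partial_jX^l(a)=\delta^l_j$.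

\emph{Linearization at $a$.} Take coordinates $w$ centered at $a$. The backward orbit $w(s)=\varphi_{-s}(w)$ satisfies $w'=-w+R(w)$ with $R$ holomorphic and $|R(w)|\le C|w|^2$ near $0$. If $|w(0)|\le\frac1{2C}$ is small, then $|w|'\le-\frac12|w|$, so $|w(s)|\le e^{-s/2}|w(0)|$ for $s\ge0$. For $w(0)\neq0$ this gives $(\log|w|)'\le-1+C|w(0)|e^{-s/2}$, and integration gives $|w(s)|\le e\cdot e^{-s}|w(0)|$, which is trivial for $w(0)=0$. It follows that
\[
\frac d{ds}\big(e^sw(s)\big)=e^sR(w(s))=O\big(e^{-s}|w(0)|^2\big),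
\]
so that $z(w)=\lim_{s\to\infty}e^s\varphi_{-s}(w)$ converges uniformly near $0$. The limit is holomorphic and equals $w+O(|w|^2)$, so $z=(z_1,\dots,z_m)$ are coordinates near $a$. From $z\circ\varphi_{-s}=e^{-s}z$ we get $\xi z_j=z_j$, that is,
\[
X=\sum_jz_j\,\partial_{z_j}.
\]

\emph{The form of $\tau$ at $a$.} Since $X\tau=\bar X\tau=\tau$, the fields $X+\bar X$ and $i(X-\bar X)$, which generate dilations and rotations, give $\tau(\lambda z)=|\lambda|^2\tau(z)$ for $0<|\lambda|\le1$ near $0$. As $\tau$ is $C^\infty$ with $\tau(0)=0$ and $d\tau(0)=0$, $\tau(z)=\lim_{\lambda\downarrow0}\lambda^{-2}\tau(\lambda z)$ is a real quadratic form. It is Hermitian, being invariant under $z\mapsto e^{i\alpha}z$, and positive definite because $\upsilon>0$. After a linear change of the coordinates $z$, which preserves $z\circ\varphi_{-s}=e^{-s}z$, we have $\tau=\|z\|^2$ near $a$.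

\emph{Globalization.} Backward orbits do not increase $\tau$ and each $M[\rho]$, $\rho<r$, is compact; so $\varphi_{-s}$ is defined on $M(r)$ for all $s\ge0$. It is injective, and $\tau\circ\varphi_{-s}=e^{-2s}\tau$. Hence every orbit approaches $A$, and being connected it converges to a single point of the finite set $A$. For small $\rho$ the set $M(\rho)\cap U_a$ lies where $\tau=\|z\|^2$, so $M(\rho)\cap U_a=\{\|z\|<\rho\}$. Put
\[
W_a=\bigcup_{s\ge0}\varphi_{-s}^{-1}\big(M(\rho)\cap U_a\big)\qquad(a\in A).
\]
These are the sets of points attracted to $a$. They are open, they are connected since each point is joined by its orbit to the ball around $a$, and they partition $M(r)$; so they are the components of $M(r)$. Define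
\[
\Phi:W_a\to\mathbb C^m,\qquad \Phi(y)=e^sz(\varphi_{-s}y)\quad\text{for large }s .
\]
By $z\circ\varphi_{-s}=e^{-s}z$ this does not depend on $s$, and $s$ can be chosen locally uniformly in $y$. So $\Phi$ is holomorphic; it is injective because $\varphi_{-s}$ and $z$ are, and $\|\Phi\|^2=e^{2s}\,\tau\circ\varphi_{-s}=\tau$. For $\rho'<r$ the set $\Phi^{-1}(\{\|z\|\le\rho'\})=M[\rho']\cap W_a$ is compact, as $W_a$ is closed in $M(r)$. Thus $\Phi:W_a\to\{\|z\|<r\}$ is proper, and its image is closed. It is also open, because an injective holomorphic map between manifolds of the same dimension is open and biholomorphic onto its image. So $\Phi$ is a biholomorphic map of $W_a$ onto the ball, carrying $\tau$ to $\|z\|^2$.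

\begin{corollary}
If $\mathrm{Ric}_\tau\equiv0$ on the Stein manifold $M$, then $(M,\tau)\cong(\mathbb C^m,\tau_0)$.
\end{corollary}

\begin{proof}
By Theorem~\ref{thm:main} and Proposition~\ref{prop:main}, $\upsilon>0$ on $M$ and $X$ is defined and holomorphic on all of $M$, and the construction above applies with $M$ in place of $M(r)$. As $M$ is connected there is one basin, and $\Phi:M\to\mathbb C^m$ is biholomorphic.
\end{proof}

\subsection{Balls imply vanishing}
Suppose the components of $M(r)$ are balls as stated. In the given coordinates $h\equiv1$, so $\nu>0$ and $\Theta=0$ on $M(r)$. For $r'\in\mathfrak C^0_\tau$ with $s<r'<r$ the function $\log\nu$ is smooth near $M[r']$, and \eqref{eq:GJ} with $f=\log\nu$ gives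
\[
\mathrm{Ric}_\tau(r',s)=\int_s^{r'}b_\Theta(t)\,\frac{dt}t=0 .
\]
It remains to let $r'\to r$. Fix $r''>r$ in $\mathfrak C^0_\tau$. By Theorem~\ref{thm:more}(a), convexity at the points $r'<r<r''$ gives
\[
0\le\mathrm{Ric}_\tau(r,s)\le\frac{\log(r''/r)}{\log(r''/r')}\,\mathrm{Ric}_\tau(r',s)+\frac{\log(r/r')}{\log(r''/r')}\,\mathrm{Ric}_\tau(r'',s)=\frac{\log(r/r')}{\log(r''/r')}\,\mathrm{Ric}_\tau(r'',s).
\]
Since $\mathbb R^+-\mathfrak C_\tau^0$ is null, we can let $r'\uparrow r$ in $\mathfrak C^0_\tau$, and $\mathrm{Ric}_\tau(r,s)=0$. This proves (b). \hfill$\square$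

\section{The gap, and the role of the Stein condition}\label{sec:blow}

\subsection{Proof of Theorem~\ref{thm:more}(c)}
Let $\tau$ be not strict and $s\in\mathfrak C^0_\tau$. By Proposition~\ref{prop:main} there is $r_1>s$ in $\mathfrak C^0_\tau$ with $\mathrm{Ric}_\tau(r_1,s)>0$. Let $r\ge r_1$ be in $\mathfrak C^0_\tau$, and compute with $r_0>r$. As $b_\varepsilon$ is nondecreasing, its mean over $[s,r]$ with respect to $dt/t$ is at least its mean over $[s,r_1]$. So by \eqref{eq:lim}
\[
\mathrm{Ric}_\tau(r,s)\ge c\,\log(r/s),\qquad c=\frac{\mathrm{Ric}_\tau(r_1,s)}{\log(r_1/s)}>0 .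
\]
In particular $\liminf_{r\to\infty}\mathrm{Ric}_\tau(r,s)/\log r>0$ if $\tau$ is not strict.

\emph{Sharpness, for every $m$.} On $\mathbb C^m$ let
\[
\tau=|z_1|^{2k}+\sum_{j\ge2}|z_j|^2,\qquad k\ge2 .
\]
This is the pullback of $\tau_0$ under the proper $k$-sheeted map $(z_1^k,z_2,\dots,z_m)$, hence a parabolic exhaustion. It is not strict, since $\upsilon^m=0$ where $z_1=0$. By \eqref{eq:mass} the constant $\varsigma$ is $k$ times its value for $\tau_0$. The latter is $1$, because $(dd^c\|z\|^2)^m$ is $m!\,\pi^{-m}$ times Lebesgue measure and the unit ball has volume $\pi^m/m!$. So $\varsigma=k$. Take $\theta=(dd^c\|z\|^2)^m$; then $\mathrm{Ric}\,\theta=0$ and $\nu=k^2|z_1|^{2k-2}$. Since $d\tau\ne0$ off $0$, every $r>0$ is in $\mathfrak C_\tau$. For $\lambda>0$ with $\lambda^k=r/s$ the map $(\lambda z_1,\lambda^kz_2,\dots,\lambda^kz_m)$ multiplies $\tau$ by $(r/s)^2$. So it maps $M\langle s\rangle$ to $M\langle r\rangle$, preserves $\sigma$, and adds $(2k-2)\log\lambda$ to $\log\nu$. Hence either all $r>0$ or none are in $\mathfrak C^0_\tau$;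 by Proposition~\ref{prop:welldef}, all are. By \eqref{eq:defRic},
\[
\mathrm{Ric}_\tau(r,s)=\tfrac12\,(2k-2)\,(\log\lambda)\,\varsigma=(k-1)\log(r/s).
\]
This proves (c). \hfill$\square$

\subsection{Proof of Theorem~\ref{thm:more}(d)}\label{sec:blowup}
Let $m\ge2$, let $\pi:M\to\mathbb C^m$ be the blow-up at $0$ with exceptional divisor $D\cong\mathbb P^{m-1}$, and $\tau=\|\pi\|^2$. Since $\pi$ is proper and is biholomorphic off $D$, this is a parabolic exhaustion of the connected manifold $M$, with $A=D$. It is not strict: $\pi$ is constant on $D$, so the restriction of $\upsilon$ to $D$ is zero. Off $D$ we have $d\tau\ne0$ and $\nu>0$, so $\mathfrak C_\tau=\mathfrak C_\tau^0=\mathbb R^+$. Moreover $\log h=\log|\det\pi'|^2$ is pluriharmonic off $D$, i.e.\ $dd^c\log\nu+\mathrm{Ric}\,\theta=0$ there, for any $\theta$.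

Let $0<s<r$. Multiplying $\log\nu$ by a smooth function of $\tau$ that vanishes for $\tau$ near $0$ and equals $1$ for $\tau\ge s^2/4$, we get $f\in C^\infty(M)$ with $f=\log\nu$ on $\{\tau\ge s^2/4\}$. The closed form $\chi=dd^cf+\mathrm{Ric}\,\theta$ vanishes on $\{\tau>s^2/4\}$, so by \eqref{eq:bdry}, $b_\chi(t)=0$ for all $t\ge s$; this is where $m\ge2$ is used. By \eqref{eq:GJ} (which holds without the Stein condition),
\[
\mathrm{Ric}_\tau(r,s)=\frac12\int_{M\langle r\rangle}f\sigma-\frac12\int_{M\langle s\rangle}f\sigma+\mathrm{Ric}(r,s,\theta)=\int_s^rb_\chi(t)\,\frac{dt}t=0 .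
\]
So $\mathrm{Ric}_\tau\equiv0$ although $\tau$ is not strict. \hfill$\square$

\medskip
Several parts of the argument of Sections~\ref{sec:stein} and~\ref{sec:prop} break down here; for instance, $A=D$ is not finite, and $\nu$ vanishes on $A$. What goes wrong is seen most clearly in Lemma~\ref{lem:P}, on which the last step rests. The current of integration $[D]$ is closed, positive and of bidimension $(m-1,m-1)$, and $[D]\wedge\upsilon^{m-1}=0$ because $\upsilon$ restricts to zero on $D$; so Lemma~\ref{lem:P} fails. This current does occur: in the chart $(w,\zeta_2,\dots,\zeta_m)\mapsto(w,w\zeta_2,\dots,w\zeta_m)$ we have $\det\pi'=w^{m-1}$, and $dd^c\log h=(m-1)[D]$ is a nonzero current which $\upsilon^{m-1}$, and with it $\mathrm{Ric}_\tau$, cannot see.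

\begin{thebibliography}{9}
\bibitem{Siu} Siu, Invent.\ Math.\ \textbf{27} (1974).
\end{thebibliography}

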